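\title{A sharp bound for tight polyhedral embeddings of $(k-1)$-connected $2k$-manifolds}

\begin{abstract}
Let $M$ be a closed $(k-1)$-connected $2k$-manifold with a tight polyhedral embedding that spans $E^d$, $d\ge 2k+2$. We prove that
$\binom{d-k-1}{k+1}\le(-1)^k\binom{2k+1}{k+1}(\chi(M)-2)$, for every coefficient field, with equality exactly when $M$ is a subcomplex of the boundary complex of a $d$-simplex. The inequality comes from an anisotropic quadratic form, over a function field of characteristic $2$, that evaluates an obstruction class on cycles of a deleted product. The equality case is settled by an inversion lemma for the Euler integral.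
\end{abstract}

\section{The problem and the results}\label{sec:intro}

Throughout, $k\ge1$ is an integer and manifolds are closed topological manifolds. A manifold $M$ is \emph{$(k-1)$-connected} if it is connected and $\pi_i(M)=0$ for $1\le i\le k-1$. A \emph{polyhedron} in Euclidean space $E^d$ is a finite union of simplices, and an embedding $M\to E^d$ is \emph{polyhedral} if its image is a polyhedron; we identify $M$ with its image. Fix a field $\mathbb F$. The embedding is \emph{tight} (over $\mathbb F$) if for every closed half-space $h\subset E^d$ the map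
\[
H_*(M\cap h;\mathbb F)\longrightarrow H_*(M;\mathbb F)
\]
is injective. We say that $M$ \emph{spans} $E^d$ if it lies in no hyperplane.

Tightness is a homological form of convexity. In degree $0$ it says that no half-space cuts off a disconnected piece of $M$; in higher degrees, that a cycle in $M\cap h$ which bounds in $M$ already bounds in $M\cap h$. The boundary of a convex polytope $P\subset E^{2k+1}$ of full dimension is a tight $2k$-sphere: the set $\partial P\cap h$ is empty, a face, all of $\partial P$, or, when $\partial h$ passes through an interior point of $P$, a closed hemisphere under radial projection from that point. How much topology must $M$ have in order to be tight and to span a space of higher dimension $d$?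

For a $(k-1)$-connected $2k$-manifold the topology is measured by one number, the middle Betti number $b=(-1)^k(\chi(M)-2)$. Tightness forces $M$ to contain the $k$-skeleton of the polytope $P=\operatorname{conv}M$ (Lemma~\ref{lem:skeleton}). One expects the simplex to make the smallest demand, so one asks which $M$ can contain the $k$-skeleton of a $d$-simplex. For $k=1$ this skeleton is the complete graph on $N=d+1$ vertices. If it divides the surface into $\varphi$ regions, then $N-\binom N2+\varphi\ge\chi(M)$ by Euler's formula and $3\varphi\le 2\binom N2$, so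
\[
3\bigl(2-\chi(M)\bigr)\ge\binom N2-3N+6=\binom{N-3}2=\binom{d-2}{2},
\]
and equality requires all regions to be triangles. For general $k$ the analogous extreme case is a manifold that is a subcomplex of the $d$-simplex and contains its $k$-skeleton, and a face count (Proposition~\ref{prop:simplex}) shows that it satisfies
\begin{equation}\label{eq:main}
\binom{d-k-1}{k+1}\le(-1)^k\binom{2k+1}{k+1}\bigl(\chi(M)-2\bigr)
\end{equation}
with equality. So \eqref{eq:main} is the inequality to guess.

Two cases are known. Call a pure $n$-dimensional simplicial complex an \emph{Euler $n$-manifold} if the link of every $i$-simplex has Euler characteristic $1+(-1)^{n-i-1}$. If $P$ is a simplicial $d$-polytope, $d\ge 2k+2$, and $M$ is an Euler $2k$-manifold that is a subcomplex of the boundary complex of $P$ containing the $k$-skeleton of $P$, then \eqref{eq:main} holds, with equality if and only if $P$ is a simplex \cite[4.5]{book}. For $k=1$, \eqref{eq:main} is known for arbitrary tight polyhedral surfaces. Conjecture~A of \cite{book} asserts that \eqref{eq:main} holds for every tight polyhedral embedding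 of a $(k-1)$-connected $2k$-manifold spanning $E^d$, $d\ge2k+2$, with equality only for subcomplexes of the boundary complex of a $d$-simplex. Here $P$ need not be simplicial, and $M$ need not lie in $\partial P$. We prove the conjecture. Binomial coefficients with negative lower index are $0$.

\begin{theorem}\label{thm:tight}
Let $d\ge2k+2$, let $\mathbb F$ be any field, and let $M\subset E^d$ be a closed $(k-1)$-connected $2k$-manifold, polyhedrally embedded, tight over $\mathbb F$ and spanning $E^d$. Put $P=\operatorname{conv}M$ and $b=\dim H_k(M;\mathbb F_2)$. Then $b=(-1)^k(\chi(M)-2)$, and: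
\begin{itemize}
\item[(a)] $\binom{d-k-1}{k+1}\le\binom{2k+1}{k+1}\,b$.
\item[(b)] Equality holds in \textup{(a)} if and only if $M$ is a subcomplex of the boundary complex of a $d$-simplex.
\item[(c)] If $P$ is not a simplex, then
\[
\binom{d-k}{k+1}-2\binom{d-k-2}{k-1}+\binom{d-k-4}{k-3}\le\binom{2k+1}{k+1}\,b,
\]
and the inequality in \textup{(a)} is strict.
\end{itemize}
\end{theorem}

The method also gives a bound in which neither tightness nor high connectivity appears. Write $\operatorname{Skel}_k$ for the $k$-skeleton and $\Delta^n$ for the $n$-simplex.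

\begin{theorem}\label{thm:skeleton}
Let $M$ be a closed connected $2k$-manifold and $n\ge2k+2$. If there is a continuous map $|\operatorname{Skel}_k\Delta^n|\to M$ that sends disjoint simplices to disjoint sets, then
\[
\binom{n-k-1}{k+1}\le\binom{2k+1}{k+1}\dim H_k(M;\mathbb F_2).
\]
\end{theorem}

\begin{remark}
Without tightness (a) fails: repeated stellar subdivision of facets of $\partial\Delta^{2k+1}$ gives a triangulated $2k$-sphere with $d+1$ vertices, which spans $E^d$ as a subcomplex of $\Delta^d$ and has $b=0$, while $\binom{d-k-1}{k+1}\ge1$. For $d=2k+1$ statement (b) fails: both sides of \eqref{eq:main} vanish for the boundary of every $(2k+1)$-polytope.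
\end{remark}

The proof has four parts. A map as in Theorem~\ref{thm:skeleton} forces a relation between a purely combinatorial cochain and the cohomology of $M$ (Section~\ref{sec:deleted}). Evaluating this relation on a large family of cycles turns it into an identity of quadratic forms, one side of which is anisotropic (Section~\ref{sec:algebra}); a dimension count follows (Section~\ref{sec:bound}). Section~\ref{sec:K5} shows these steps for graphs. To reach an arbitrary polytope $P$ we place the skeleton of a simplex, or of an iterated pyramid over a quadrilateral, inside the skeleton of $P$ at the level of chains (Section~\ref{sec:polytopes}); this gives (a) and (c). Section~\ref{sec:equality} shows that in the equality case $M$ is a union of faces of the simplex $P$.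

\section{The skeleton of the convex hull and the extremal count}\label{sec:prelim}

Let $M$ be as in Theorem~\ref{thm:tight}. Since $M$ is a polyhedron spanning $E^d$, its convex hull $P$ is a $d$-polytope.

\begin{lemma}\label{lem:homology}
We have $\chi(M)=2+(-1)^kb$. If $k\ge2$, then $M$ is orientable, $H_i(M;\mathbb Z)=0$ for $i\ne0,k,2k$, and $H_k(M;\mathbb Z)\cong\mathbb Z^b$.
\end{lemma}

\begin{proof}
For $k=1$ compute $\chi(M)$ with $\mathbb F_2$-coefficients. Let $k\ge2$. Then $M$ is simply connected, hence orientable, and $H_i(M;\mathbb Z)=0$ for $1\le i\le k-1$ by the Hurewicz theorem. By universal coefficients $H^i(M;\mathbb Z)=0$ for $1\le i\le k-1$ and $H^k(M;\mathbb Z)\cong\operatorname{Hom}(H_k(M;\mathbb Z),\mathbb Z)$. By Poincar\'e duality $H_{2k-i}(M;\mathbb Z)=0$ for $1\le i\le k-1$, and $H_k(M;\mathbb Z)\cong H^k(M;\mathbb Z)$ is free. All integral homology is free, so the rank of $H_k(M;\mathbb Z)$ is $b$.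
\end{proof}

\begin{lemma}\label{lem:skeleton}
$M$ contains every face of $P$ of dimension at most $k$.
\end{lemma}

\begin{proof}
The vertices of $P=\operatorname{conv}M$ lie in $M$. Let $G$ be a face of dimension $j$, $1\le j\le k$, and assume by induction that $\partial G\subset M$. There is a closed half-space $h$ with $P\cap h=G$, so $M\cap G=M\cap h$. By tightness $\tilde H_{j-1}(M\cap G;\mathbb F)$ injects into $\tilde H_{j-1}(M;\mathbb F)$, which vanishes because $j-1\le k-1$. Suppose that a point $x$ of the relative interior of $G$ is not in $M$. Then $\partial G\subset M\cap G\subset G\setminus x$, and the inclusion $\partial G\to G\setminus x$ is a homotopy equivalence. So $\tilde H_{j-1}(\partial G;\mathbb F)\ne0$ injects into $\tilde H_{j-1}(M\cap G;\mathbb F)=0$, a contradiction.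
\end{proof}

For parts (a) and (c) of Theorem~\ref{thm:tight}, tightness enters only through this lemma, and high connectivity only through this lemma and the formula for $\chi(M)$. The next count explains the binomial coefficients in \eqref{eq:main}; it is the case $P=\Delta^d$ of \cite[4.5]{book}, and we include the short computation.

\begin{proposition}\label{prop:simplex}
Let a closed $2k$-manifold $M$ be a subcomplex of the boundary complex of $\Delta^d$, $d\ge2k+2$, that contains $\operatorname{Skel}_k\Delta^d$. Then equality holds in \eqref{eq:main}.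
\end{proposition}

\begin{proof}
Let $D=2k+1$, let $|\sigma|$ be the number of vertices of a face $\sigma$ of $M$, and let $f(x)=\sum_\sigma x^{|\sigma|}$, the empty face included. If $\sigma\neq\emptyset$ and $y$ is a relative interior point of $\sigma$, then $\tilde H_{j-|\sigma|}(\operatorname{lk}\sigma)\cong H_j(M,M\setminus y)$, which is $\mathbb Z$ for $j=2k$ and $0$ otherwise (here $\tilde H_{-1}(\emptyset)=\mathbb Z$). Hence $|\sigma|\le D$, and
\[
\sum_{\tau\supseteq\sigma}(-1)^{|\tau|-|\sigma|}=-\tilde\chi(\operatorname{lk}\sigma)=(-1)^{D-|\sigma|}.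
\]
For $\sigma=\emptyset$ the left side is $1-\chi(M)=(-1)^D+2-\chi(M)$. Therefore
\[
f(-1-x)=\sum_\tau(-1)^{|\tau|}\sum_{\sigma\subseteq\tau}x^{|\sigma|}=\sum_\sigma(-x)^{|\sigma|}\sum_{\tau\supseteq\sigma}(-1)^{|\tau|-|\sigma|}=-f(x)+2-\chi(M).
\]
Put $h(y)=\sum_jh_jy^j=(1-y)^Df\bigl(\frac y{1-y}\bigr)$, a polynomial of degree at most $D$. For $x=\frac y{1-y}$ we have $-1-x=\frac{1/y}{1-1/y}$, so $f(-1-x)=h(1/y)\,(1-1/y)^{-D}=-y^Dh(1/y)\,(1-y)^{-D}$, as $D$ is odd. The identity becomes
\[
y^Dh(1/y)-h(y)=(\chi(M)-2)(1-y)^D,
\]
and its coefficient at $y^k$ reads $h_{k+1}-h_k=(-1)^k\binom{2k+1}{k+1}(\chi(M)-2)$. Since $M$ contains all faces with at most $k+1$ vertices, $f(x)\equiv(1+x)^{d+1}$ modulo $x^{k+2}$, so $h(y)\equiv(1-y)^{-(d-2k)}$ modulo $y^{k+2}$. Thus $h_{k+1}-h_k=\binom{d-k}{k+1}-\binom{d-k-1}{k}=\binom{d-k-1}{k+1}$.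
\end{proof}

This proves the ``if'' part of Theorem~\ref{thm:tight}(b). Indeed, if $M$ is a subcomplex of the boundary complex of a $d$-simplex and spans $E^d$, it contains all $d+1$ vertices, so the simplex is $P$, and $M$ contains its $k$-skeleton by Lemma~\ref{lem:skeleton}.

\section{The method for complete graphs on surfaces}\label{sec:K5}

Euler's formula uses the regions of a surface and has no direct analogue for a $k$-complex in a $2k$-manifold. Here we recover the bound $\binom{n-3}2\le3b$ for the complete graph $K_n$ by an argument that does generalize. Let $K_n$, $n\ge5$, be mapped to a closed surface $M$ so that disjoint simplices have disjoint images.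

Draw $K_n$ in the plane with the vertices $1,\dots,n$ in convex position and straight edges, and let $o(\sigma,\tau)=1$ if the disjoint edges $\sigma,\tau$ cross and $0$ otherwise. Let $L$ be a field of characteristic $2$. Call a family $z_{\{\sigma,\tau\}}\in L$, indexed by unordered pairs of disjoint edges, a \emph{cycle} if
\begin{equation}\label{eq:graphcycle}
\sum_{w\notin\sigma\cup v}z_{\{vw,\sigma\}}=0\qquad\text{for every edge }\sigma\text{ and vertex }v\notin\sigma .
\end{equation}
Pulling $\sigma$ across $v$ changes the crossing parity of $\sigma$ with every edge at $v$, and \eqref{eq:graphcycle} says that the weighted crossing count does not notice. Let $a_1,\dots,a_b$ be $1$-cochains on $K_n$ that represent the pullbacks of a basis of $H^1(M;\mathbb F_2)$. Proposition~\ref{prop:relation} provides a symmetric matrix $(g_{ij})$ over $\mathbb F_2$ such that, with $y(\sigma,\tau)=\sum_{i,j}g_{ij}a_i(\sigma)a_j(\tau)$,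
\begin{equation}\label{eq:graphrel}
\sum z_{\{\sigma,\tau\}}\,o(\sigma,\tau)=\sum z_{\{\sigma,\tau\}}\,y(\sigma,\tau)\qquad\text{for every cycle }z .
\end{equation}
In words: the crossings that cannot be avoided in the plane must be absorbed by the homology of $M$.

For $n=5$ take $z\equiv1$ on the $15$ pairs. The sum in \eqref{eq:graphcycle} has two terms, so $z$ is a cycle. Each of the five $4$-sets of vertices carries one crossing, so the left side of \eqref{eq:graphrel} is $5=1$. Hence $y\ne0$ and $b\ge1$, which is what $\binom{2}{2}\le3b$ asserts.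

One cycle gives one bit of information. To get a bound that grows with $n$ we need many cycles, organized so that \eqref{eq:graphrel} becomes linear algebra. Choose vectors $p_1,\dots,p_n\in L^4$ and edge weights $\lambda_\sigma\in L$, and put
$z_{\{uv,u'v'\}}=\lambda_{uv}\lambda_{u'v'}\det(p_u,p_v,p_{u'},p_{v'})$. For $\sigma=u'v'$ the sum in \eqref{eq:graphcycle} is $\lambda_\sigma\det\bigl(p_v,\sum_{w\neq v}\lambda_{vw}p_w,p_{u'},p_{v'}\bigr)$. It vanishes if the weights are in equilibrium at every vertex, $\sum_{w\ne v}\lambda_{vw}p_w\in Lp_v$. Section~\ref{sec:algebra} constructs a space of such $\lambda$ of dimension $\binom{n-3}2$. On it, the left side of \eqref{eq:graphrel} is a quadratic form $\Phi(\lambda)$. The right side depends only on the $b$ vectors $u_i(\lambda)=\sum_{vw}a_i(vw)\lambda_{vw}\,p_v\wedge p_w\in\Lambda^2L^4$: it equals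
\[
\sum_{i<j}g_{ij}\,u_i\wedge u_j+\sum_ig_{ii}\,q(u_i),\qquad q(u)=u_{12}u_{34}+u_{13}u_{24}+u_{14}u_{23}.
\]
This expression vanishes when all $u_i$ lie in $e_1\wedge L^4$, a subspace of codimension $3$ in $\Lambda^2L^4$. If $\binom{n-3}2>3b$, some $\lambda\ne0$ satisfies these $3b$ linear conditions, and then $\Phi(\lambda)=0$. So the bound follows once $\Phi$ is shown to be \emph{anisotropic}, that is, to vanish only at $\lambda=0$. For $n=5$ take $p_i=e_i$ for $i\le4$, $p_5=e_1+\dots+e_4$ and $\lambda\equiv c$. Then $\sum_{w\ne v}\lambda_{vw}p_w=cp_v$, all determinants are $1$, $z\equiv c^2$, and $\Phi(\lambda)=5c^2=c^2$.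

\section{Deleted products}\label{sec:deleted}

In Sections~\ref{sec:deleted}--\ref{sec:polytopes} chains and cochains have coefficients in $\mathbb F_2$, and $S_*$ denotes singular chains. Unordered pairs of simplices are orbits of ordered pairs under the exchange of factors, so the natural setting for \eqref{eq:graphrel} is equivariant cohomology.

\subsection{Equivariant cohomology}
Let $\Gamma=\mathbb Z/2$, and let $\mathcal W$ be a free resolution of $\mathbb F_2$ over $\mathbb F_2[\Gamma]$. For a non-negatively graded chain complex $C$ of $\mathbb F_2[\Gamma]$-modules put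
\[
H^*_\Gamma(C)=H^*\bigl(\operatorname{Hom}_\Gamma(\mathcal W\otimes C,\mathbb F_2)\bigr),
\]
with the diagonal action on $\mathcal W\otimes C$. For a pair of $\Gamma$-spaces, $H^*_\Gamma(X,A)$ means $H^*_\Gamma(S_*(X,A))$. For a point, $H^*_\Gamma(\mathrm{pt})=\mathbb F_2[t]$ with $\deg t=1$. If $C$ has an invariant augmentation $C\to\mathbb F_2$, we write $t^j|_C$, or $t^j$, for the pullback of $t^j$. There are two natural maps
\[
H^*(\operatorname{Hom}_\Gamma(C,\mathbb F_2))\longrightarrow H^*_\Gamma(C)\longrightarrow H^*(C).
\]
The first is induced by the augmentation of $\mathcal W$, so that an invariant cocycle $y$ has a class $[y]\in H^*_\Gamma(C)$. The second, the \emph{forgetful map}, is induced by $x\mapsto w_0\otimes x$ for an element $w_0\in\mathcal W_0$ of augmentation $1$. The composite sends an invariant cocycle to its ordinary class. The forgetful map kills $t^j|_C$ for $j>0$, since $H^j(\mathrm{pt})=0$. Short exact sequences of complexes give long exact sequences in $H^*_\Gamma$, and we use the following standard facts.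
\begin{itemize}
\item[(E1)] An equivariant quasi-isomorphism induces an isomorphism on $H^*_\Gamma$.
\item[(E2)] If $C$ is free over $\mathbb F_2[\Gamma]$, then $H^*(\operatorname{Hom}_\Gamma(C,\mathbb F_2))\to H^*_\Gamma(C)$ is an isomorphism. For a free action on a Hausdorff space $X$ this gives $H^*_\Gamma(X)=H^*(X/\Gamma)$.
\item[(E3)] There is a spectral sequence $H^p(\Gamma;H^q(C))\Rightarrow H^{p+q}_\Gamma(C)$. Consequently, if $H_i(C)=0$ for $i<q$, then $H^i_\Gamma(C)=0$ for $i<q$, and the forgetful map is an isomorphism $H^q_\Gamma(C)\to H^q(C)^\Gamma$.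
\end{itemize}

Let $\Gamma$ act antipodally on $\mathbb R^{2k}$. By (E3), $H^{2k}_\Gamma(\mathbb R^{2k},\mathbb R^{2k}\setminus0)=\mathbb F_2\,\epsilon$, where $\epsilon$ forgets to the generator $\bar\epsilon$ of $H^{2k}(\mathbb R^{2k},\mathbb R^{2k}\setminus0)$. By (E1), $H^{2k}_\Gamma(\mathbb R^{2k})=\mathbb F_2t^{2k}$, and by (E2), $H^{2k}_\Gamma(\mathbb R^{2k}\setminus0)=H^{2k}(\mathbb{RP}^{2k-1})=0$. The exact sequence of the pair shows that
\begin{equation}\label{eq:eps}
\epsilon\ \text{ maps to }\ t^{2k}\in H^{2k}_\Gamma(\mathbb R^{2k}).
\end{equation}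

We also use the shuffle map $\nabla\colon S_*(X)\otimes S_*(Y)\to S_*(X\times Y)$ of the Eilenberg--Zilber theorem. It is a natural chain homotopy equivalence, it sends a tensor product of two singular simplices to the sum over the simplices of the staircase triangulation of $\Delta^i\times\Delta^j$, and modulo $2$ it commutes exactly with the exchange of factors.

\subsection{The class $t^{2k}$ on a deleted product}
Let $K$ be a simplicial complex of dimension at most $k$ with vertices in $[n]=\{1,\dots,n\}$. The group $\Gamma$ exchanges the factors of $C_*(K)\otimes C_*(K)$. The \emph{deleted product} complex $C_*(D_K)$ is the subcomplex spanned by the $\sigma\otimes\tau$ with $\sigma\cap\tau=\emptyset$. It is free over $\mathbb F_2[\Gamma]$ and vanishes in degrees above $2k$. Given a linear order on $[n]$, two disjoint $(k+1)$-sets \emph{alternate} if one consists of the elements in odd positions of their union and the other of those in even positions. For $k=1$ these are the crossing chords of Section~\ref{sec:K5}.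

\begin{lemma}\label{lem:alternate}
Fix any linear order on $[n]$. Let $o\in\operatorname{Hom}_\Gamma(C_{2k}(D_K),\mathbb F_2)$ be given by $o(\sigma\otimes\tau)=1$ if $\sigma,\tau$ alternate and $o(\sigma\otimes\tau)=0$ otherwise. Then $[o]=t^{2k}$ in $H^{2k}_\Gamma(C_*(D_K))$.
\end{lemma}

\begin{proof}
Choose reals $s_v$, $v\in[n]$, increasing in the given order. Let $\psi\colon|K|\to\mathbb R^{2k}$ be affine on simplices with $\psi(v)=(s_v,s_v^2,\dots,s_v^{2k})$, and put $\phi(x,x')=\psi(x)-\psi(x')$, so that $\phi(x',x)=-\phi(x,x')$. Any $2k+1$ of the points $\psi(v)$ are affinely independent (Vandermonde). Hence $\phi\ne0$ on $\sigma\times\tau$ if $\sigma\cap\tau=\emptyset$ and $\dim\sigma+\dim\tau<2k$.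

Let $C=C_*(D_K)$ and let $C'$ be its part in degrees below $2k$. Regard ordered simplices as singular simplices. Then $\phi_*\circ\nabla$ is an equivariant, augmentation-preserving chain map $C\to S_*(\mathbb R^{2k})$ that carries $C'$ into $S_*(\mathbb R^{2k}\setminus0)$. Let $o'\in H^{2k}_\Gamma(C/C')$ be the pullback of $\epsilon$. By (E2), $H^{2k}_\Gamma(C/C')=\operatorname{Hom}_\Gamma(C_{2k},\mathbb F_2)$, and by \eqref{eq:eps} and naturality $[o']=t^{2k}$ in $H^{2k}_\Gamma(C)$. Naturality of the forgetful map gives $o'(\sigma\otimes\tau)=\langle\bar\epsilon,\phi_*\nabla(\sigma\otimes\tau)\rangle$. Since $\nabla(\sigma\otimes\tau)$ is the fundamental class of $(\sigma\times\tau,\partial(\sigma\times\tau))$, this number is the degree modulo $2$ of $\phi\colon(\sigma\times\tau,\partial(\sigma\times\tau))\to(\mathbb R^{2k},\mathbb R^{2k}\setminus0)$.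

Let $\Sigma=\sigma\cup\tau$, $|\Sigma|=2k+2$. Up to scale, the points $\psi(v)$, $v\in\Sigma$, have one affine dependence, with coefficients $\mu_v=\prod_{w\in\Sigma\setminus v}(s_v-s_w)^{-1}$; these are nonzero and alternate in sign. A zero of $\phi$ on $\sigma\times\tau$ is an affine dependence with coefficients $\ge0$ of sum $1$ on $\sigma$ and coefficients $\le0$ on $\tau$. If $\sigma,\tau$ do not alternate there is none, and the degree is $0$. If they alternate there is exactly one, and all its coefficients are nonzero, so it is an interior point. Moreover the affine map $\phi|_{\sigma\times\tau}$ is injective: a direction in its kernel is a dependence $c\mu$ whose coefficients on $\sigma$ sum to $0$, and the $\mu_v$, $v\in\sigma$, have equal signs, so $c=0$. Thus $\phi$ embeds $\sigma\times\tau$ affinely with $0$ in the interior of the image, and the degree is $1$. So $o'=o$.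
\end{proof}

\subsection{The relation forced by a manifold}
In Section~\ref{sec:polytopes} we shall not have a continuous map $|K|\to M$, only a chain map, so we isolate what is used.

\begin{definition}\label{def:separated}
A chain map $\theta\colon C_*(K)\to S_*(M)$ is \emph{separated} if it sends every vertex to a point and there are sets $c(\sigma)\subset M$ with $\theta(\sigma)\in S_*(c(\sigma))$ and $c(\sigma)\cap c(\tau)=\emptyset$ whenever $\sigma\cap\tau=\emptyset$.
\end{definition}

\begin{proposition}\label{prop:relation}
Let $M$ be a closed connected $2k$-manifold and $\alpha_1,\dots,\alpha_b$ a basis of $H^k(M)$. There is a symmetric matrix $(g_{ij})$ over $\mathbb F_2$ with the following property. Let $K\neq\emptyset$ be a complex of dimension at most $k$ with vertices in $[n]$ and $\tilde H_i(K)=0$ for $i<k$, let $\theta\colon C_*(K)\to S_*(M)$ be separated, and let $a_i\in C^k(K)$ represent $\theta^*\alpha_i$. Put $y(\sigma\otimes\tau)=\sum_{i,j}g_{ij}a_i(\sigma)a_j(\tau)$. Then $o$ and $y$ are cohomologous in $\operatorname{Hom}_\Gamma(C_*(D_K),\mathbb F_2)$.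
\end{proposition}

\begin{proof}
The class that detects coincidences of points of $M$ is the Thom class of the diagonal $\Delta\subset M\times M$. We pull its equivariant lift back to $C_*(K)^{\otimes2}$, observe that it dies on $D_K$, and compute it.

\emph{The class $\tilde U$.} The pair $(M\times M,M\times M\setminus\Delta)$ is locally trivial over the first factor with fiber $(M,M\setminus x_0)$. To see this, take a chart $\mathbb R^{2k}$ centered at $x_0$, and for $|x|<1$ let $h_x(x')=x'+\max(0,1-|x'|)\,x$ in the chart and $h_x=\mathrm{id}$ elsewhere. As $h_x-\mathrm{id}$ has Lipschitz constant $|x|<1$, the map $h_x$ is a homeomorphism of $M$ with $h_x(x_0)=x$, and $(x,x')\mapsto(x,h_x(x'))$ is a local trivialization. The cohomology of the fiber is $\mathbb F_2$ in degree $2k$ and $0$ otherwise. By the Thom isomorphism, $H^i(M\times M,M\times M\setminus\Delta)$ is $0$ for $i<2k$ and $\mathbb F_2U$ for $i=2k$, where $U$ is nonzero on every fiber. By (E3), $U$ has a unique lift $\tilde U\in H^{2k}_\Gamma(M\times M,M\times M\setminus\Delta)$.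

Let $\sum g_{ij}\alpha_i\otimes\alpha_j$ be the $(k,k)$-component of the image of $U$ in $H^{2k}(M\times M)=\bigoplus_iH^i(M)\otimes H^{2k-i}(M)$, the identification being induced by $\nabla$. The exchange of factors fixes $U$, the only nonzero class in its group, so $(g_{ij})$ is symmetric and $y$ is invariant.

\emph{Step 1: $\tilde U$ restricts to $t^{2k}$ at every point $(x,x)$.} Take a chart $O=\mathbb R^{2k}$ centered at $x$. The maps $j_s(w)=(sw,-w)$, $0\le s\le1$, are maps of pairs $(\mathbb R^{2k},\mathbb R^{2k}\setminus0)\to(M\times M,M\times M\setminus\Delta)$. The map $j_0$ is a homeomorphism onto $x\times(O,O\setminus x)$, so $j_0^*U\ne0$ by excision, and hence $j_1^*U=\bar\epsilon$. The map $j_1$ is equivariant, so $j_1^*\tilde U=\epsilon$. Restrict to the origin and use \eqref{eq:eps}.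

\emph{Step 2: the pullback vanishes on $D_K$.} The chain map $\nabla\circ(\theta\otimes\theta)\colon C_*(K)^{\otimes2}\to S_*(M\times M)$ is equivariant. It sends $\sigma\otimes\tau$ into $S_*(c(\sigma)\times c(\tau))$, so it maps $C_*(D_K)$ into $S_*(M\times M\setminus\Delta)$. Let $\omega\in H^{2k}_\Gamma(C_*(K)^{\otimes2})$ be the pullback of the image of $\tilde U$ in $H^{2k}_\Gamma(M\times M)$. That image restricts to $0$ on $M\times M\setminus\Delta$, so $\omega|_{D_K}=0$.

\emph{Step 3: $\omega=t^{2k}+[y]$.} Here we use the acyclicity of $K$. Let $Z=H_k(K)$, the group of $k$-cycles, and let $v$ be a vertex. The inclusion $\mathbb F_2v\oplus Z[k]\to C_*(K)$ of a complex with zero differential, with $Z$ placed in degree $k$, is a quasi-isomorphism. By the K\"unneth theorem its tensor square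
\[
\mathbb F_2(v\otimes v)\ \oplus\ (v\otimes Z\oplus Z\otimes v)[k]\ \oplus\ (Z\otimes Z)[2k]\ \longrightarrow\ C_*(K)^{\otimes2}
\]
is an equivariant quasi-isomorphism. The middle term is a free module in degree $k\ne2k$, so by (E2) it contributes nothing to $H_\Gamma^{2k}$. By (E1) and (E3),
\[
H^{2k}_\Gamma(C_*(K)^{\otimes2})=\mathbb F_2t^{2k}\oplus\bigl((Z\otimes Z)^*\bigr)^\Gamma .
\]
Restriction to $v\otimes v$ is the projection to the first summand, and the forgetful map kills the first summand and is injective on the second. So a class is determined by these two images. At $v\otimes v$, the class $\omega$ restricts to $t^{2k}$ by Step~1 (as $\theta(v)$ is a point), and $[y]$ restricts to $0$ because $y$ has degree $2k>0$. The forgetful image of $\omega$ is the image under $\theta^*\otimes\theta^*$ of the class of $U$. Since $H^i(K)=0$ for $i\neq0,k$, only the $(k,k)$-component survives, and it gives $\sum g_{ij}\theta^*\alpha_i\otimes\theta^*\alpha_j$, the ordinary class of $y$. The forgetful image of $t^{2k}$ is $0$. Hence $\omega$ and $t^{2k}+[y]$ agree.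

By Steps 2 and 3 and Lemma~\ref{lem:alternate}, $[o]=t^{2k}|_{D_K}=[y|_{D_K}]$, and (E2) turns this into the assertion.
\end{proof}

\section{Stresses and an anisotropic form}\label{sec:algebra}

We now build the cycles on which $o$ and $y$ are compared. Fix $n\ge2k+3$ and put $r=n-2k-2\ge1$.

\subsection{A generic configuration}
We want vectors $p_1,\dots,p_n$ in a space of dimension $2k+2$ and a large supply of weights in equilibrium. The linear relations among the $p_i$ form a space of dimension $r$, and products of relations will give the weights, so we start from the relations. Let $\xi_{ij}$ $(i\in[n],\,j\in[r])$ be indeterminates, and put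
\[
L=\mathbb F_2(\xi_{ij}),\qquad R=L[X_1,\dots,X_r],\qquad \xi_i=\sum_j\xi_{ij}X_j\in R_1,
\]
where $R_j$ is the space of forms of degree $j$. The $n\times r$ matrix $\Xi=(\xi_{ij})$ has rank $r$. Let $p$ be a $(2k+2)\times n$ matrix whose rows form a basis of $\{c\in L^n:c\,\Xi=0\}$, and let $p_1,\dots,p_n\in\mathcal V=L^{2k+2}$ be its columns. The equation $p\,\Xi=0$ says that
\begin{equation}\label{eq:gale}
\sum_{i=1}^n\xi_i\otimes p_i=0\quad\text{in }R_1\otimes\mathcal V .
\end{equation}
Fix any basis $e_1,\dots,e_{2k+2}$ of $\mathcal V$ and identify $\Lambda^{2k+2}\mathcal V$ with $L$ by $e_1\wedge\dots\wedge e_{2k+2}\mapsto1$; we write $[\,\cdot\,]$ for this identification. A change of basis replaces $p$ by another matrix of the same kind, so everything below holds for every basis. In characteristic $2$ the exterior algebra is commutative and determinants carry no signs. For $\sigma\subset[n]$ put $\xi_\sigma=\prod_{i\in\sigma}\xi_i$ and $p_\sigma=\bigwedge_{i\in\sigma}p_i$.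

\begin{lemma}\label{lem:minors}
There is $\kappa\in L^*$ such that $[p_\Sigma]=\kappa\det\Xi_{\Sigma^c}$ for every $(2k+2)$-set $\Sigma\subset[n]$, where $\Xi_{\Sigma^c}$ consists of the rows of $\Xi$ indexed by $[n]\setminus\Sigma$. In particular any $2k+2$ of the $p_i$ are linearly independent.
\end{lemma}

\begin{proof}
Choose $p'\in L^{r\times n}$ with $p'\Xi=I_r$ and let $N$ be the $n\times n$ matrix with $p$ on top of $p'$. It is invertible: if $xp+x'p'=0$, multiplication by $\Xi$ gives $x'=0$, and then $x=0$. Let $I_\Sigma$ be the $n\times(2k+2)$ matrix of the unit columns indexed by $\Sigma$. Then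
\[
N\,(I_\Sigma\mid\Xi)=\begin{pmatrix}p\,I_\Sigma&0\\ *&I_r\end{pmatrix},
\]
and taking determinants gives $\det N\cdot\det\Xi_{\Sigma^c}=[p_\Sigma]$. A minor of a matrix of indeterminates is nonzero.
\end{proof}

\subsection{Stresses give cycles}
For a linear form $\lambda\in R_{k+1}^*=\operatorname{Hom}_L(R_{k+1},L)$ and a $(k+1)$-set $\sigma$ put $\lambda_\sigma=\lambda(\xi_\sigma)$. Applying $\lambda(\xi_\rho\,\cdot\,)\otimes\mathrm{id}$ to \eqref{eq:gale} gives
\begin{equation}\label{eq:equilibrium}
\sum_{v=1}^n\lambda(\xi_\rho\xi_v)\,p_v=0\qquad(|\rho|=k).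
\end{equation}
This is the equilibrium condition: $\sum_{v\notin\rho}\lambda_{\rho v}p_v$ lies in the span of the $p_i$, $i\in\rho$, where $\rho v=\rho\cup\{v\}$. For a complex $K$ of dimension at most $k$ with vertices in $[n]$, the space of \emph{stresses} on $K$ is
\[
\operatorname{St}(K)=\{\lambda\in R_{k+1}^*:\ \lambda_\sigma=0\text{ for every $(k+1)$-set }\sigma\notin K\}.
\]
Let $C_*(D_K)_\Gamma$ be the complex of coinvariants, with the orbits $\{\sigma\otimes\tau\}$ as a basis. Invariant cochains are the same as cochains on it, so cohomologous elements of $\operatorname{Hom}_\Gamma(C_*(D_K),\mathbb F_2)$, extended $L$-linearly, take equal values on cycles of $C_*(D_K)_\Gamma\otimes L$. For $\lambda,\lambda'\in\operatorname{St}(K)$ put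
\[
z(\lambda,\lambda')=\sum_{(\sigma,\tau)}\lambda_\sigma\lambda'_\tau[p_\sigma\wedge p_\tau]\;\sigma\otimes\tau,\qquad
z(\lambda)=\sum_{\{\sigma,\tau\}}\lambda_\sigma\lambda_\tau[p_\sigma\wedge p_\tau]\;\{\sigma\otimes\tau\},
\]
summed over ordered, respectively unordered, pairs of disjoint $k$-simplices of $K$.

\begin{lemma}\label{lem:cycles}
$z(\lambda,\lambda')$ is a cycle in $C_*(D_K)\otimes L$, and $z(\lambda)$ is a cycle in $C_*(D_K)_\Gamma\otimes L$.
\end{lemma}

\begin{proof}
A basis of $C_{2k-1}(D_K)$ consists of the $\rho\otimes\sigma$ and $\sigma\otimes\rho$ with $|\rho|=k$, $|\sigma|=k+1$, $\rho\cap\sigma=\emptyset$. The coefficient of $\rho\otimes\sigma$ in $\partial z(\lambda,\lambda')$ is $\sum_v\lambda(\xi_\rho\xi_v)\lambda'_\sigma[p_\rho\wedge p_v\wedge p_\sigma]$, summed over $v\notin\rho\cup\sigma$ with $\rho v\in K$. The sum may be extended over all $v\in[n]$: for $v\in\rho\cup\sigma$ the wedge product vanishes, and for $v\notin\rho\cup\sigma$ with $\rho v\notin K$ we have $\lambda_{\rho v}=0$. So the coefficient is $\lambda'_\sigma\bigl[p_\rho\wedge\sum_v\lambda(\xi_\rho\xi_v)p_v\wedge p_\sigma\bigr]=0$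 by \eqref{eq:equilibrium}. At $\sigma\otimes\rho$ exchange the roles of $\lambda$ and $\lambda'$. In the coinvariants, the orbit $\{\rho\otimes\sigma\}$ occurs only in the boundaries of the orbits $\{\rho v\otimes\sigma\}$, once in each, so its coefficient in $\partial z(\lambda)$ is the same expression with $\lambda'=\lambda$.
\end{proof}

\subsection{Anisotropy}
Let $o$ be the cochain of Lemma~\ref{lem:alternate} for the order $1<\dots<n$. For $\lambda\in R_{k+1}^*$ put
\[
\Phi(\lambda)=\sum_{\{\sigma,\tau\}\ \text{alternating}}\lambda_\sigma\lambda_\tau[p_\sigma\wedge p_\tau],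
\]
summed over all alternating pairs of $(k+1)$-subsets of $[n]$. If $\lambda\in\operatorname{St}(K)$, the terms with $\sigma\notin K$ or $\tau\notin K$ vanish, so $\Phi(\lambda)=\langle o,z(\lambda)\rangle$ computed in $K$.

\begin{lemma}\label{lem:aniso}
If $\lambda\in R_{k+1}^*$ and $\Phi(\lambda)=0$, then $\lambda=0$.
\end{lemma}

\begin{proof}
Let $K$ be the $k$-skeleton of the full simplex on $[n]$, so that $\operatorname{St}(K)=R_{k+1}^*$. Topology supplies two properties of $\Phi$, additivity and symmetry, after which one coefficient remains to be computed.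

\emph{Additivity.} Expanding, $\Phi(\lambda+\lambda')-\Phi(\lambda)-\Phi(\lambda')=\langle o,z(\lambda,\lambda')\rangle$. As an ordinary cochain on $C_*(D_K)$, $o$ represents the forgetful image of $t^{2k}$, which is $0$. So $o$ is a coboundary and vanishes on the cycle $z(\lambda,\lambda')$. Also $\Phi(c\lambda)=c^2\Phi(\lambda)$. Let $(\lambda^\alpha)$ be the basis of $R_{k+1}^*$ dual to the monomials $X^\alpha$, $\alpha_1+\dots+\alpha_r=k+1$. Then
\[
\Phi\Bigl(\sum_\alpha c_\alpha\lambda^\alpha\Bigr)=\sum_\alpha c_\alpha^2\,\Phi(\lambda^\alpha).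
\]

\emph{Symmetry.} Every $(2k+2)$-set $\Sigma$ is the union of exactly one alternating pair $\{\Sigma_{\mathrm{odd}},\Sigma_{\mathrm{even}}\}$. By Lemma~\ref{lem:minors}, $\Phi(\lambda^\alpha)=\kappa\Phi_\alpha$, where
\[
\Phi_\alpha=\sum_{|\Sigma|=2k+2}\det\Xi_{\Sigma^c}\cdot\lambda^\alpha(\xi_{\Sigma_{\mathrm{odd}}})\cdot\lambda^\alpha(\xi_{\Sigma_{\mathrm{even}}})\in\mathbb F_2[\xi_{ij}].
\]
A permutation $\pi$ of the rows of $\Xi$ turns $\Phi_\alpha$ into the same expression with odd and even positions taken in the order $\pi(1),\dots,\pi(n)$. By Lemma~\ref{lem:alternate} and (E2), the cochains $o$ for two orders are cohomologous in $\operatorname{Hom}_\Gamma(C_*(D_K),\mathbb F_2)$, so they agree on the cycle $z(\lambda^\alpha)$. Hence $\Phi_\alpha$ is symmetric in the rows.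

\emph{The coefficient.} For a map $j$ from a set $A\subset[n]$ to $[r]$ let $\xi^j=\prod_{i\in A}\xi_{i,j(i)}$. Then $\det\Xi_{\Sigma^c}=\sum\xi^j$ over bijections $j\colon\Sigma^c\to[r]$, and $\lambda^\alpha(\xi_\sigma)=\sum\xi^j$ over maps $j\colon\sigma\to[r]$ with fibers of sizes $\alpha_1,\dots,\alpha_r$. So every monomial of $\Phi_\alpha$ is $\xi^j$ for some $j$ in the set $J_\alpha$ of maps $[n]\to[r]$ with fibers of sizes $2\alpha_l+1$. The symmetric group is transitive on $J_\alpha$, so $\Phi_\alpha=\varepsilon\sum_{j\in J_\alpha}\xi^j$ with $\varepsilon\in\mathbb F_2$. Take $j\in J_\alpha$ nondecreasing; its fibers are consecutive blocks. The term of $\Sigma$ contains $\xi^j$, with coefficient $1$, if and only if $\Sigma^c$ has one element in each block and both $\Sigma_{\mathrm{odd}}$ and $\Sigma_{\mathrm{even}}$ have $\alpha_l$ elements in block $l$. The first condition implies the second: $\Sigma$ meets block $l$ in $2\alpha_l$ elements, which occupy consecutive positions of $\Sigma$, half of them odd. The number of such $\Sigma$ is $\prod_l(2\alpha_l+1)$, which is odd, so $\varepsilon=1$.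

\emph{Conclusion.} The squarefree monomials in the $\xi_{ij}$ form a basis of $L$ over the subfield $L^2=\mathbb F_2(\xi_{ij}^2)$ of squares. The $\Phi_\alpha$ are sums over nonempty, pairwise disjoint sets of such monomials. If $\sum_\alpha c_\alpha^2\Phi_\alpha=0$, comparing coefficients gives $c_\alpha^2=0$ for all $\alpha$.
\end{proof}

\begin{remark}
The function field is essential. Over a perfect field of characteristic $2$ one has $\sum c_\alpha^2\Phi_\alpha=(\sum c_\alpha\sqrt{\Phi_\alpha})^2$, which vanishes on a hyperplane.
\end{remark}

\subsection{A quadratic form on $\Lambda^{k+1}\mathcal V$}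
The diagonal terms $g_{ii}a_i(\sigma)a_i(\tau)$ of $y$, summed over unordered pairs, amount to ``half of $u\wedge u$''. In characteristic $2$ this has to be defined directly. For $u=\sum_Iu_Ie_I\in\Lambda^{k+1}\mathcal V$, with $I$ running over the $(k+1)$-subsets of $[2k+2]$, put
\[
q(u)=\sum_{\{I,I^c\}}u_Iu_{I^c}=\sum_{I\ni1}u_Iu_{I^c}.
\]

\begin{lemma}\label{lem:q}
\textup{(i)} $q(u+w)=q(u)+q(w)+[u\wedge w]$. \textup{(ii)} $q(v_1\wedge\dots\wedge v_{k+1})=0$ for all $v_i\in\mathcal V$. \textup{(iii)} If $u,w\in e_1\wedge\Lambda^k\mathcal V$, then $q(u)=0$ and $[u\wedge w]=0$.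
\end{lemma}

\begin{proof}
(i) The cross terms sum to $\sum_Iu_Iw_{I^c}=[u\wedge w]$. (iii) Here $u_I=w_I=0$ unless $1\in I$. (ii) Let $A$ be the matrix with columns $v_1,\dots,v_{k+1}$, with first row $a$ and remaining rows $A'$; the coordinates of $v_1\wedge\dots\wedge v_{k+1}$ are the minors $\det A_I$. Laplace expansion along the first $k+1$ columns, followed by column operations, gives
\[
\sum_{I\ni1}\det A_I\det A_{I^c}=\det\begin{pmatrix}a&0\\A'&A'\end{pmatrix}=\det\begin{pmatrix}a&0\\0&A'\end{pmatrix}=0,
\]
because the first $k+1\ge2$ columns of the last matrix have rank at most $1$.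
\end{proof}

\section{The dimension bound}\label{sec:bound}

\begin{proposition}\label{prop:bound}
Let $M$, $\alpha_i$, $K$, $\theta$, $a_i$ be as in Proposition~\ref{prop:relation}, with $n\ge2k+3$. For $\lambda\in\operatorname{St}(K)$ put
\[
u_i(\lambda)=\sum_{\sigma\in K,\ |\sigma|=k+1}a_i(\sigma)\lambda_\sigma\,p_\sigma\in\Lambda^{k+1}\mathcal V .
\]
Then for every basis $e_1,\dots,e_{2k+2}$ of $\mathcal V$ the linear map
\[
\Psi\colon\operatorname{St}(K)\to\bigl(\Lambda^{k+1}\mathcal V/e_1\wedge\Lambda^k\mathcal V\bigr)^b,\qquad\lambda\mapsto(u_1(\lambda),\dots,u_b(\lambda)),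
\]
is injective. In particular $\dim_L\operatorname{St}(K)\le\binom{2k+1}{k+1}b$.
\end{proposition}

\begin{proof}
By Proposition~\ref{prop:relation} and Lemma~\ref{lem:cycles}, $\Phi(\lambda)=\langle y,z(\lambda)\rangle$. By the symmetry of $(g_{ij})$,
\[
y(\sigma\otimes\tau)=\sum_{i<j}g_{ij}\bigl(a_i(\sigma)a_j(\tau)+a_j(\sigma)a_i(\tau)\bigr)+\sum_ig_{ii}\,a_i(\sigma)a_i(\tau).
\]
For $i<j$, the sum over unordered disjoint pairs of $(a_i(\sigma)a_j(\tau)+a_j(\sigma)a_i(\tau))\lambda_\sigma\lambda_\tau[p_\sigma\wedge p_\tau]$ is the sum over ordered disjoint pairs of $a_i(\sigma)a_j(\tau)\lambda_\sigma\lambda_\tau[p_\sigma\wedge p_\tau]$. This is $[u_i\wedge u_j]$, since $p_\sigma\wedge p_\tau=0$ when $\sigma\cap\tau\ne\emptyset$. For the diagonal terms, Lemma~\ref{lem:q}(i) gives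
\[
q(u_i)=\sum_\sigma(a_i(\sigma)\lambda_\sigma)^2q(p_\sigma)+\sum_{\{\sigma,\tau\},\ \sigma\neq\tau}a_i(\sigma)a_i(\tau)\lambda_\sigma\lambda_\tau[p_\sigma\wedge p_\tau],
\]
where $q(p_\sigma)=0$ by Lemma~\ref{lem:q}(ii) and again only disjoint pairs contribute. Altogether
\[
\Phi(\lambda)=\sum_{i<j}g_{ij}[u_i\wedge u_j]+\sum_ig_{ii}\,q(u_i).
\]
If $\Psi(\lambda)=0$, then all $u_i$ lie in $e_1\wedge\Lambda^k\mathcal V$, so $\Phi(\lambda)=0$ by Lemma~\ref{lem:q}(iii) and $\lambda=0$ by Lemma~\ref{lem:aniso}. The quotient $\Lambda^{k+1}\mathcal V/e_1\wedge\Lambda^k\mathcal V$ has the basis $e_I$, $1\notin I$, of size $\binom{2k+1}{k+1}$.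
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:skeleton}]
Let $K=\operatorname{Skel}_k\Delta^n$. It has $n+1\ge2k+3$ vertices and, being the $k$-skeleton of a contractible complex, satisfies $\tilde H_i(K)=0$ for $i<k$. The composite $C_*(K)\to S_*(|K|)\to S_*(M)$ is separated, with $c(\sigma)$ the image of $\sigma$. Apply Proposition~\ref{prop:bound} with $n+1$ in place of $n$. Then $r=n-2k-1$ and $\operatorname{St}(K)=R_{k+1}^*$ has dimension $\binom{r+k}{k+1}=\binom{n-k-1}{k+1}$.
\end{proof}

\section{From polytopes to simplices}\label{sec:polytopes}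

Lemma~\ref{lem:skeleton} places the $k$-skeleton of an arbitrary polytope $P$ in $M$, while Proposition~\ref{prop:bound} needs a simplicial complex whose stresses we can count. We show that the skeleton of every $e$-polytope contains that of $\Delta^e$ in a sense that preserves separated chain maps. To prove strict inequality for non-simplices we need one more model that lies below all of them.

\subsection{A relation between polytopes}
For a polytope $Q$ let $V(Q)$ be its vertex set, $Q^{(k)}$ the complex of its nonempty faces of dimension at most $k$ (including $Q$ if $\dim Q\le k$), and $C_*(Q^{(k)})$ the cellular chain complex, in which the boundary of a face is the sum of its facets.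

\begin{definition}
$Q\preceq P$ means that there are a chain map $\Theta\colon C_*(Q^{(k)})\to C_*(P^{(k)})$ sending each vertex to a vertex and subcomplexes $c(f)\subset P^{(k)}$, $f\in Q^{(k)}$, such that $\Theta(f)\in C_*(c(f))$, and $c(f)\cap c(f')=\emptyset$ whenever $f\cap f'=\emptyset$.
\end{definition}

Chain maps will be built with acyclic carriers. Let $C$ be the chain complex, over a field, of a simplicial or polyhedral complex, and let $D$ be an augmented chain complex. A \emph{carrier} assigns to every cell $f$ a subcomplex $D(f)\subset D$, with $D(f')\subset D(f)$ for $f'\subset f$; a map is \emph{carried} if it sends each $f$ into $D(f)$. Induction on $\dim f$, filling one cycle at each step, gives: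
\begin{itemize}
\item[(A1)] If $\tilde H_i(D(f))=0$ for $i<\dim f$, then every choice of elements of augmentation $1$ in $D(v)_0$ for the vertices $v$ extends to a carried chain map.
\item[(A2)] If $\tilde H_i(D(f))=0$ for $i\le\dim f$, then any two carried augmentation-preserving chain maps are chain homotopic.
\end{itemize}
By (A1), to prove $Q\preceq P$ it suffices to find nonempty subcomplexes $c(f)\subset P^{(k)}$ that are monotone in $f$, have $\tilde H_i(c(f))=0$ for $i<\dim f$, and satisfy the disjointness condition. Two subcomplexes are disjoint as soon as they have no common vertex. Let $\operatorname{Pyr}Q$ be the pyramid over $Q$ with apex $w$; its nonempty faces are $w$, the faces $f$ of $Q$, and the pyramids $w*f$.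

\begin{lemma}\label{lem:formal}
\textup{(i)} If $Q\preceq Q'$ and $Q'\preceq P$, then $Q\preceq P$. \textup{(ii)} If $Q\preceq P$, then $\operatorname{Pyr}Q\preceq\operatorname{Pyr}P$.
\end{lemma}

\begin{proof}
(i) Let $(\Theta',c')$ and $(\Theta,c)$ be the data. Use $\Theta\Theta'$ and $f\mapsto\bigcup_{f'\in c'(f)}c(f')$. If $f_1\cap f_2=\emptyset$, every face in $c'(f_1)$ is disjoint from every face in $c'(f_2)$, so the unions are disjoint.

(ii) Denote both apices by $w$. Keep $\Theta$ and $c$ on $Q$, and put $\Theta(w)=w$, $c(w)=\{w\}$, $\Theta(w*f)=w*\Theta(f)$, $c(w*f)=(w*c(f))^{(k)}$. For a chain $x$ of positive degree $\partial(w*x)=x+w*\partial x$, so $\partial\Theta(w*f)=\Theta f+w*\Theta\partial f=\Theta\partial(w*f)$ if $\dim f\ge1$. For a vertex $v$, $\partial\Theta(w*v)=\Theta v+w=\Theta\partial(w*v)$, because $\Theta v$ is a single vertex. Two disjoint faces cannot both contain $w$. If $w*f$ and $f'$ are disjoint, then $f\cap f'=\emptyset$ and $c(w*f)\cap c(f')\subset c(f)\cap c(f')=\emptyset$; and $w\notin c(f')$.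
\end{proof}

\subsection{Vertex figures and facets}
All carriers below are of one type. For $A\subset V(P)$ let $P[A]$ be the complex of faces of $P$ (possibly $P$ itself) with all vertices in $A$.

\begin{lemma}\label{lem:cut}
Let $\ell$ be an affine function that vanishes at no vertex of the polytope $P$, and let $A=\{v\in V(P):\ell(v)>0\}\ne\emptyset$. Then $|P[A]|$ is contractible.
\end{lemma}

\begin{proof}
Call a face \emph{mixed} if $\ell$ takes both signs on its vertices, and put $F^+=F\cap\{\ell\ge0\}$. Let $Y_j$ be the union of $|P[A]|$ and the sets $F^+$ for the mixed faces $F$ of dimension at most $j$. Then $Y_0=|P[A]|$, and $Y_{\dim P}=P^+$ is convex and nonempty. We show that $Y_j$ deformation retracts onto $Y_{j-1}$.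

Let $F$ be a mixed $j$-face. Then $F^+$ is a $j$-polytope with the facet $F\cap\{\ell=0\}$. Its other facets are given by affine functions $\ell_1,\dots,\ell_s\ge0$ on $F^+$, and their union is $(\partial F)^+\subset Y_{j-1}$. Choose $y\in\operatorname{aff}F$ with $\ell(y)<0$ and all $\ell_i(y)>0$, near a relative interior point of the facet $F\cap\{\ell=0\}$. For $x\in F^+$ the function $\ell$ increases along the ray from $y$ through $x$, so the ray leaves $F^+$ through one of the other facets, at the point $\pi(x)=y+(x-y)/\max_i\bigl(1-\ell_i(x)/\ell_i(y)\bigr)$. The map $\pi$ is continuous and fixes $(\partial F)^+$, and the straight-line homotopy from the identity to $\pi$ retracts $F^+$ onto $(\partial F)^+$. A face that meets the relative interior of $F$ contains $F$, so it is neither in $P[A]$ nor another mixed face of dimension at most $j$. Hence these homotopies, for all mixed $j$-faces, extend by the identity to $Y_j$.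
\end{proof}

For a vertex $v$ of $P$, the vertex figure is $P/v=P\cap\{\ell=0\}$, where $\ell(v)<0$ and $\ell>0$ at the other vertices. Its nonempty faces are the sets $f=F\cap\{\ell=0\}$ for the faces $F\ni v$ of positive dimension, and $\dim F=\dim f+1$.

\begin{lemma}\label{lem:VF}
Let $\dim P\ge1$. \textup{(i)} $\operatorname{Pyr}(P/v)\preceq P$ for every vertex $v$. \textup{(ii)} $\operatorname{Pyr}G\preceq P$ for every facet $G$. \textup{(iii)} A quadrilateral is $\preceq$ every polygon with at least four vertices.
\end{lemma}

\begin{proof}
(i) For $f$ corresponding to $F$ let $F^-=F[V(F)\setminus v]$, and put $c(w)=\{v\}$, $c(f)=F^-$, and $c(w*f)=F[V(F)]$, the complex of all faces of $F$. Since $\dim F^-\le\dim f$ and $\dim F=\dim(w*f)$, these lie in $P^{(k)}$ for faces in $(\operatorname{Pyr}(P/v))^{(k)}$. They are monotone, and contractible by Lemma~\ref{lem:cut} applied to $F$ and $\ell$. If $f\cap f'=\emptyset$, then the face $F\cap F'\ni v$ misses $\{\ell=0\}$, so it is $\{v\}$. Hence $F\cap F'^-=\emptyset$, which covers the pairs $(w*f,f')$ and $(f,f')$; and $v\notin F'^-$.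

(ii) For a face $f$ of $G$ let $c(f)$ be the complex of faces of $f$. For $f$ a face of $G$ or $f=\emptyset$, with $w*\emptyset=w$, put $c(w*f)=P[A_f]^{(k)}$, where $A_f=(V(P)\setminus V(G))\cup V(f)$. This is monotone. If $f\cap f'=\emptyset$, then $V(f')\cap A_f=\emptyset$, so $c(f')$ and $c(w*f)$ have no common vertex. It remains to show that $P[A_f]$ is contractible, for then $\tilde H_i(P[A_f]^{(k)})=0$ for $i<k$. We need $\ell$ positive on $A_f$ and negative on $V(G)\setminus V(f)$. For $f=G$ take $\ell=1$. Otherwise let $\eta$ be affine with $\eta=0$ on $G$ and $\eta>0$ at the other vertices. For $f=\emptyset$ take $\ell=N\eta-1$ with $N$ large. For $\emptyset\ne f\ne G$ let $\zeta$ be affine with $\zeta=0$ on $f$ and $\zeta>0$ on $V(G)\setminus V(f)$, and take $\ell=N\eta-\zeta+\varepsilon$ with $\varepsilon>0$ small and then $N$ large. Lemma~\ref{lem:cut} applies.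

(iii) Label the vertices cyclically $q_1,\dots,q_4$ and $q_1,\dots,q_s$, $s\ge4$. Let $c$ be the identity on the vertices and on the edges $q_1q_2,q_2q_3,q_3q_4$, let $c(q_4q_1)$ be the path $q_4q_5\dots q_sq_1$, and if $k\ge2$ let $c$ of the quadrilateral be the whole polygon. These are contractible and monotone. The faces disjoint from $q_4q_1$ are $q_2$, $q_3$ and $q_2q_3$, and they miss the path.
\end{proof}

\begin{example}
Let $P$ be the cube and $k=1$. In (i), $P/v$ is a triangle; its vertices go to the three neighbors of $v$ and its edges to paths of length two, so $\Theta$ exhibits a subdivided $K_4$ in the graph of the cube. All vertex figures of the cube are simplices, so only (ii) detects that it is not a simplex. There $c(w)$ is the $4$-cycle opposite to $G$, and the four edges at the apex go to paths that may overlap in it, which is allowed because these edges all meet.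
\end{example}

\begin{lemma}\label{lem:models}
Let $P$ be an $e$-polytope. \textup{(i)} $\Delta^e\preceq P$. \textup{(ii)} If $e\ge2$ and $P$ is not a simplex, then $\operatorname{Pyr}^{e-2}(\Box)\preceq P$, where $\Box$ is a quadrilateral.
\end{lemma}

\begin{proof}
(i) The case $e=0$ is trivial, and by induction $\Delta^e=\operatorname{Pyr}\Delta^{e-1}\preceq\operatorname{Pyr}(P/v)\preceq P$.

(ii) The case $e=2$ is Lemma~\ref{lem:VF}(iii). Let $e\ge3$. We claim that some vertex figure or facet is not a simplex. Suppose that all are. Then every vertex has exactly $e$ neighbors. Let $v_1,\dots,v_e$ be the neighbors of $v$. The facets at $v$ correspond to the facets of the simplex $P/v$, so any $e-1\ge2$ of the $v_i$ lie in a common facet of $P$. That facet is a simplex, so any two $v_i$ are adjacent. Thus the $e$ neighbors of $v_i$ are $v$ and the other $v_j$. The graph of $P$ is connected, so $P$ has $e+1$ vertices and is a simplex, a contradiction. If $Q'$ is a vertex figure or facet that is not a simplex, then $\operatorname{Pyr}^{e-3}(\Box)\preceq Q'$ by induction, and $\operatorname{Pyr}^{e-2}(\Box)\preceq\operatorname{Pyr}Q'\preceq P$.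
\end{proof}

\subsection{Proof of Theorem~\ref{thm:tight}(a) and (c)}
Let $M$, $P$, $b$ be as in the theorem and put $m=d-2k-1\ge1$, so that $m+k=d-k-1$. By Lemma~\ref{lem:skeleton} and (A1), the carrier $F\mapsto S_*(F)$ gives a chain map $C_*(P^{(k)})\to S_*(M)$ that sends vertices to points. If $Q\preceq P$ and $K\subset Q^{(k)}$ is a subcomplex all of whose faces are simplices, the composite
\[
\theta\colon C_*(K)\to C_*(Q^{(k)})\xrightarrow{\ \Theta\ }C_*(P^{(k)})\to S_*(M)
\]
is separated, with the sets $|c(\sigma)|$. So Proposition~\ref{prop:bound} bounds $\dim\operatorname{St}(K)$ whenever $K$ is acyclic below degree $k$.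

(a) Take $Q=\Delta^d$ and $K=\operatorname{Skel}_k\Delta^d$. Then $n=d+1\ge2k+3$, $r=m$, and $\dim\operatorname{St}(K)=\dim R_{k+1}=\binom{m+k}{k+1}$.

(c) Let $P$ not be a simplex, and take $Q=\operatorname{Pyr}^{d-2}(\Box)$. Let $T$ be the set of the $d-2$ apices, $C_4$ the boundary $4$-cycle $q_1q_2q_3q_4$ of $\Box$, and $K$ the $k$-skeleton of the join of the full simplex on $T$ with $C_4$. It is a simplicial subcomplex of $Q^{(k)}$ and the $k$-skeleton of a cone. Now $n=d+2$ and $r=m+1\ge2$: we gain a variable and lose the faces that contain a diagonal. The $(k+1)$-sets not in $K$ are those containing $\{q_1,q_3\}$ or $\{q_2,q_4\}$, so $\operatorname{St}(K)$ contains the annihilator of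
\[
\xi_{q_1}\xi_{q_3}R_{k-1}+\xi_{q_2}\xi_{q_4}R_{k-1}\subset R_{k+1}.
\]
As $r\ge2$, the four linear forms $\xi_{q_i}$ are pairwise non-proportional, hence non-associate primes of $R$, and the two summands intersect in $\xi_{q_1}\xi_{q_2}\xi_{q_3}\xi_{q_4}R_{k-3}$. With $\dim R_j=\binom{m+j}j$ we get
\begin{equation}\label{eq:quad}
\binom{m+k+1}{k+1}-2\binom{m+k-1}{k-1}+\binom{m+k-3}{k-3}\le\dim\operatorname{St}(K)\le\binom{2k+1}{k+1}b,
\end{equation}
which is the inequality in (c). For strictness in (a), apply Pascal's rule twice: $\binom{m+k+1}{k+1}=\binom{m+k}{k+1}+\binom{m+k-1}{k}+\binom{m+k-1}{k-1}$. So the left side of \eqref{eq:quad} exceeds $\binom{m+k}{k+1}$ by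
\[
\Bigl(\frac mk-1\Bigr)\binom{m+k-1}{k-1}+\binom{m+k-3}{k-3},
\]
where we used $\binom{m+k-1}k=\frac mk\binom{m+k-1}{k-1}$. This is positive if $m\ge k+1$. If $m\le k$, then $0<\binom{m+k}{k+1}<\binom{2k+1}{k+1}$; so $b\ge1$ by (a), and (a) is strict. \qed

\section{The equality case}\label{sec:equality}

Assume from now on that equality holds in Theorem~\ref{thm:tight}(a). By (c), $P$ is a $d$-simplex. We know that $M$ lies in $P$ and contains its $k$-skeleton, but $M$ might still cut through the higher faces. We show that the Euler characteristic of the part of $M$ in a half-space depends only on the set of vertices in the half-space, and then that this property forces $M$ to be a union of faces. Let $V=V(P)$, $K=\operatorname{Skel}_kP\subset M$, and for $A\subset V$ let $P_A$ be the face spanned by $A$ and $K[A]=\operatorname{Skel}_kP_A$.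

\subsection{What equality says about homology}
Equality means that the injective map $\Psi$ is bijective. So no coordinate of $\Psi$ vanishes identically, and this is the only way in which equality is used.

\begin{lemma}\label{lem:onto}
If $A\subset V$ and $|V\setminus A|\le k+1$, then $H_k(K[A];\mathbb F_2)\to H_k(M;\mathbb F_2)$ is onto.
\end{lemma}

\begin{proof}
Suppose not. Shrinking $A$ shrinks the image, so we may assume that $B=V\setminus A$ has exactly $k+1$ elements. Choose $0\ne\alpha_1\in H^k(M;\mathbb F_2)$ vanishing on the image and extend it to a basis. Apply Proposition~\ref{prop:bound} to $K$ with $n=d+1$ and $\theta$ induced by the inclusion. The class $\theta^*\alpha_1$ restricts to $0$ on $K[A]$, so $a_1$ agrees on $K[A]$ with the coboundary of a $(k-1)$-cochain of $K[A]$. Extend that cochain by zero and subtract its coboundary; then $a_1(\sigma)=0$ for all $\sigma\subset A$. By Lemma~\ref{lem:minors} we can choose the basis of $\mathcal V$ so that $e_1,\dots,e_{k+1}$ are the vectors $p_v$, $v\in B$. Every $\sigma$ with $a_1(\sigma)\ne0$ meets $B$, so $u_1(\lambda)\in\sum_{i\le k+1}e_i\wedge\Lambda^k\mathcal V$,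 and its coordinate at $e_{k+2}\wedge\dots\wedge e_{2k+2}$ is $0$ for every $\lambda$. Hence $\Psi$ maps into a proper subspace, and $\binom{d-k-1}{k+1}=\dim\operatorname{St}(K)<\binom{2k+1}{k+1}b$, a contradiction.
\end{proof}

Lemma~\ref{lem:onto} is about $\mathbb F_2$, tightness about $\mathbb F$. We need a single field for both, over which $M$ is also orientable. Let $\mathbb K=\mathbb F_2$ if $k=1$ and $\mathbb K=\mathbb Q$ if $k\ge2$.

\begin{lemma}\label{lem:field}
$M$ is tight over $\mathbb K$, and Lemma~\ref{lem:onto} holds with coefficients in $\mathbb K$.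
\end{lemma}

\begin{proof}
Let $X=M\cap h$, a compact polyhedron.

Let $k\ge2$. Homology over $\mathbb F$ arises from homology over the prime field by extension of scalars, so $M$ is tight over the prime field. If this is $\mathbb Q$, we are done. Let it be $\mathbb F_p$, and let $\iota\colon H_i(X;\mathbb Z)\to H_i(M;\mathbb Z)$ be induced by the inclusion. The composite $H_i(X;\mathbb Z)\otimes\mathbb F_p\to H_i(X;\mathbb F_p)\to H_i(M;\mathbb F_p)=H_i(M;\mathbb Z)\otimes\mathbb F_p$ is $\iota\otimes\mathbb F_p$. It is injective by universal coefficients and tightness; the last equality holds because $H_*(M;\mathbb Z)$ is free. The image of $\iota$ is free, so $\ker\iota$ is a direct summand, and $\ker\iota\otimes\mathbb F_p$ embeds in $\ker(\iota\otimes\mathbb F_p)=0$. A finitely generated abelian group with $\ker\iota\otimes\mathbb F_p=0$ is finite, so $\iota\otimes\mathbb Q$ is injective. For the second assertion, $H_{k-1}(K[A];\mathbb Z)=0=H_{k-1}(M;\mathbb Z)$, so the map of Lemma~\ref{lem:onto} is the reduction modulo $2$ of $H_k(K[A];\mathbb Z)\to H_k(M;\mathbb Z)\cong\mathbb Z^b$. The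 cokernel is finitely generated and vanishes modulo $2$, hence is finite.

Let $k=1$ and $\emptyset\ne X\ne M$; only tightness has to be shown. By injectivity on $H_0(\,\cdot\,;\mathbb F)$, all sections of $M$ by closed half-spaces are path-connected or empty. So $X$ is path-connected, and so is $M\setminus X$, an increasing union of such sections. Duality in the closed surface $M$ with $\mathbb F_2$-coefficients gives $H^2(X)\cong H_0(M,M\setminus X)=0$ and $H^2(M,X)\cong H_0(M\setminus X)=\mathbb F_2$, so $H_2(X)=0$ and $H_2(M,X)=\mathbb F_2$. In the exact sequence $0\to H_2(M)\to H_2(M,X)\to H_1(X)\to H_1(M)$ the first map is an injection $\mathbb F_2\to\mathbb F_2$, hence onto, and $H_1(X)\to H_1(M)$ is injective.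
\end{proof}

From here on, coefficients are in $\mathbb K$. Then $M$ is $\mathbb K$-orientable and $H_i(M)=0$ for $i\neq0,k,2k$.

\subsection{Sections by half-spaces}
Let $\beta_v$, $v\in V$, be the barycentric coordinates of $P$, as affine functions on $E^d$, and $\eta_A=\sum_{v\in A}\beta_v$. Every half-space that contains exactly the vertices in $A$ meets $M$ in a set between $K[A]$ and the open set
\[
O_A=M\cap\{\eta_A>0\}=M\setminus P_{V\setminus A}=\bigcup_{v\in A}O_{\{v\}}\qquad(\emptyset\ne A\subsetneq V),
\]
so we compare the homology of these two. The set $O_A$ is the increasing union of the sections $M\cap\{\eta_A\ge\varepsilon\}$, and every compact subset lies in one of them. By tightness,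
\begin{equation}\label{eq:Oinj}
H_*(O_A)\to H_*(M)\text{ is injective; in particular }\tilde H_i(O_A)=0\text{ for }i<k .
\end{equation}

\begin{lemma}\label{lem:small}
If $1\le|A|\le k+1$, then $H_k(O_A)=0$.
\end{lemma}

\begin{proof}
Poincar\'e duality $H^k_c(O_A)\cong H_k(O_A)$, where $H^k_c(O_A)$ is the direct limit of the groups $H^k(M,M\setminus Y)$ over compact $Y\subset O_A$, is compatible with duality on $M$. So if $\varphi\in H_k(M)$ is the image of a class in $H_k(O_A)$, its dual $\varphi^*\in H^k(M)$ comes from some $H^k(M,M\setminus Y)$ and vanishes on all cycles in $K[V\setminus A]\subset M\setminus Y$. By Lemmas~\ref{lem:onto} and~\ref{lem:field} these cycles generate $H_k(M)$. Hence $\varphi^*=0$ and $\varphi=0$, and \eqref{eq:Oinj} concludes.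
\end{proof}

\begin{lemma}\label{lem:push}
For $\emptyset\ne A\subsetneq V$ the map $H_k(K[A])\to H_k(O_A)$ is onto.
\end{lemma}

\begin{proof}
We push a cycle into $K[A]$ by simplicial approximation, using Lemma~\ref{lem:small} in place of convexity. A class in $H_k(O_A)$ is represented by a simplicial cycle $z$ in a triangulation $\mathcal T$ of some polyhedron $M\cap\{\eta_A\ge\varepsilon\}$. Subdividing, we may assume that the closed star of every vertex $y$ of $\mathcal T$ lies in some $O_{\{v(y)\}}$ with $v(y)\in A$. For a simplex $s$ of $\mathcal T$ of dimension at most $k$ let $I(s)=\{v(y):y\text{ a vertex of }s\}$. Then $|I(s)|\le k+1$, so $P_{I(s)}$ is a face of $K[A]$ and $y\mapsto v(y)$ is a simplicial map $\operatorname{Skel}_k\mathcal T\to K[A]$. Both $s$ and $P_{I(s)}$ lie in $O_{I(s)}$, the latter because $\eta_{I(s)}=1$ on it. Order the vertices of $\mathcal T$ and of $P$ to regard simplicial chains as singular chains. The inclusion $C_*(\operatorname{Skel}_k\mathcal T)\to S_*(O_A)$ and the composite $C_*(\operatorname{Skel}_k\mathcal T)\to C_*(K[A])\to S_*(O_A)$ are both carried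 by $s\mapsto S_*(O_{I(s)})$, and $\tilde H_i(O_{I(s)})=0$ for $i\le k$ by \eqref{eq:Oinj} and Lemma~\ref{lem:small}. By (A2) they are chain homotopic, so $z$ is homologous in $O_A$ to a cycle in $K[A]$.
\end{proof}

Let $H_A$ be the image of $H_k(K[A])\to H_k(M)$ and $\rho(A)=\dim H_A$.

\begin{lemma}\label{lem:half}
Let $h$ be a closed half-space of $E^d$ with no vertex of $P$ on $\partial h$ and $\emptyset\ne A=V\cap h\neq V$. Then $M\cap h$ is connected, $H_k(M\cap h)$ maps isomorphically onto $H_A$, and $H_i(M\cap h)=0$ for $i\ne0,k$.
\end{lemma}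

\begin{proof}
By convexity $P_A\subset h$ and $P_{V\setminus A}\cap h=\emptyset$, so $K[A]\subset M\cap h\subset O_A$. By Lemma~\ref{lem:push} the images of $H_k(K[A])$ and $H_k(O_A)$ in $H_k(M)$ coincide, so the image of $H_k(M\cap h)$ is $H_A$. Tightness gives all assertions except for $i=2k$. Let $x\in V\setminus A$. The composite $H_{2k}(M\cap h)\to H_{2k}(M)\to H_{2k}(M,M\setminus x)$ is injective, and it is zero because $M\cap h\subset M\setminus x$.
\end{proof}

Tightness concerns half-spaces of $E^d$, but we must work inside a face. A half-space of a face is a limit of steeper and steeper half-spaces of $E^d$.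

\begin{lemma}\label{lem:face}
Let $G=P_C$ be a face of $P$, let $\ell$ be an affine function on $\operatorname{aff}G$ that vanishes at no vertex of $G$, and let $A=\{v\in C:\ell(v)<0\}$ satisfy $\emptyset\ne A\ne V$. Then $\chi(M\cap G\cap\{\ell\le0\})=1+(-1)^k\rho(A)$. In particular $\chi(M\cap P_A)=1+(-1)^k\rho(A)$ for $\emptyset\neq A\subsetneq V$.
\end{lemma}

\begin{proof}
Extend $\ell$ affinely to $E^d$, let $\eta=\eta_{V\setminus C}$, and put $h_N=\{\ell+N\eta\le0\}$. For large $N$ the function $\ell+N\eta$ is negative on $A$ and positive on $V\setminus A$, so $h_N$ is a half-space as in Lemma~\ref{lem:half}. Since $\eta\ge0$ on $P$ with zero set $G$, the compact polyhedra $M\cap h_N$ decrease to $M\cap G\cap\{\ell\le0\}$. By Lemma~\ref{lem:half} the inclusions among them induce isomorphisms in homology, hence in cohomology. \v{C}ech cohomology takes a decreasing intersection of compact sets to the direct limit and agrees with singular cohomology on polyhedra. So $M\cap G\cap\{\ell\le0\}$ has the cohomology of $M\cap h_N$. For the last assertion take $C=A$ and $\ell=-1$.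
\end{proof}

\subsection{The Euler integral}
A finite set $\mathcal A$ of hyperplanes in $\mathbb R^g$ partitions $\mathbb R^g$ into \emph{cells}, the nonempty sets on which each defining function has a prescribed sign $+,-,0$. Cells are relatively open and convex. The closure of a bounded cell is a polytope that is a union of cells, and its vertices are $0$-cells. A function $\delta\colon\mathbb R^g\to\mathbb Z$ is \emph{constructible} if for some $\mathcal A$, called \emph{adapted}, it is constant on cells and zero on unbounded cells. Put
\[
\int\delta=\sum_\gamma\delta(\gamma)(-1)^{\dim\gamma},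
\]
summed over the cells. Add a hyperplane $H$ to $\mathcal A$. A cell $\gamma$ either remains a cell or, if $\bar\gamma$ has points strictly on both sides of $H$, splits into two cells of dimension $\dim\gamma$ and the cell $\gamma\cap H$ of dimension $\dim\gamma-1$; the sum does not change. Two adapted sets have the adapted refinement $\mathcal A\cup\mathcal A'$, so $\int$ is well defined and linear. If $Y$ is a compact polyhedron, then $1_Y$ is constructible, the cells in $Y$ form a CW decomposition, and $\int1_Y=\chi(Y)$. If $B$ is a union of cells of some finite set of hyperplanes, we write $\int_B\delta=\int1_B\delta$.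

\begin{lemma}\label{lem:inversion}
Let $g\ge1$ and let $\delta$ be constructible on $\mathbb R^g$ with $\int\delta=0$ and $\int_H\delta=0$ for all hyperplanes $H$. Then $\delta=0$.
\end{lemma}

\begin{proof}
Induction on $g$. For $g=1$ hyperplanes are points and $\int_{\{x\}}\delta=\delta(x)$. Let $g\ge2$. It suffices to show $\int_W\delta=0$ for every flat $W$ of codimension $2$, for then $\delta|_H$ satisfies the hypotheses on every hyperplane $H\cong\mathbb R^{g-1}$. The idea is to sweep $\mathbb R^g$ by the pencil of hyperplanes through $W$.

Let $\pi\colon\mathbb R^g\to\mathbb R^2$ be affine and onto with $W=\pi^{-1}(0)$, and let $\mathcal A$ be adapted. Choose $s\ge2$ lines through $0$ whose union contains the images of all $0$-cells of $\mathcal A$, let $H_1,\dots,H_s\supset W$ be their preimages, and let $\mathcal A'=\mathcal A\cup\{H_1,\dots,H_s\}$. A $0$-cell of $\mathcal A'$ on none of the $H_i$ would be cut out by hyperplanes of $\mathcal A$ and be a $0$-cell of $\mathcal A$; so all $0$-cells of $\mathcal A'$ lie on $\bigcup H_i$. The lines cut the plane into $2s$ open sectors of angle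 less than $\pi$. Let $D_1,\dots,D_s$ be the preimages of the pairs of opposite sectors.

Fix $i$ and a hyperplane $H\supset W$ with $H\setminus W\subset D_i$. Let $\gamma\subset D_i$ be a bounded cell of $\mathcal A'$. The convex set $\pi(\gamma)$ lies in one open sector, and the vertices of $\bar\gamma$ map to the two boundary rays of that sector. They do not all map to one ray, since then $\pi(\gamma)$ would lie in it. So each ray has a point other than $0$ that is the image of a vertex, and the line $\pi(H)$ strictly separates these two points. Hence $H$ splits $\gamma$, and $\dim(\gamma\cap H)=\dim\gamma-1$. Summing over $\gamma$ gives $\int_{H\setminus W}\delta=-\int_{D_i}\delta$, and $\int_H\delta=0$ yields $\int_{D_i}\delta=\int_W\delta$. From $\int_{H_i}\delta=0$ we get $\int_{H_i\setminus W}\delta=-\int_W\delta$. Therefore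
\[
0=\int\delta=\int_W\delta+\sum_i\int_{H_i\setminus W}\delta+\sum_i\int_{D_i}\delta=(1-s+s)\int_W\delta .\qedhere
\]
\end{proof}

\subsection{$M$ is a union of faces}

\begin{lemma}\label{lem:union}
For every face $G$ of $P$, including $P$, the set $M\cap\operatorname{relint}G$ is empty or equal to $\operatorname{relint}G$.
\end{lemma}

\begin{proof}
Induction on $g=\dim G$; for $g\le k$ use Lemma~\ref{lem:skeleton}. Let $g\ge k+1$, $G=P_C$, $X=M\cap G$ and $Y=M\cap\partial G$. By induction $Y$ is a union of relatively open faces, and it is closed, so it is a union of closed faces. We compare $1_{M\cap\operatorname{relint}G}=1_X-1_Y$ with the multiple of $1_{\operatorname{relint}G}=1_G-1_{\partial G}$ that has the same integral. Put $\nu=\chi(X)-\chi(Y)$ and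
\[
\delta=(1_X-1_Y)-(-1)^g\nu\,(1_G-1_{\partial G}),
\]
a constructible function on $\operatorname{aff}G\cong\mathbb R^g$. Since $\chi(G)-\chi(\partial G)=(-1)^g$, we have $\int\delta=0$. Let $\ell$ be a nonconstant affine function on $\operatorname{aff}G$.

\emph{Half-spaces $h=\{\ell\le0\}$ with no vertex of $G$ on $\partial h$.} Let $A=C\cap h$. If $A=\emptyset$, then $G\cap h=\emptyset$; if $A=C$, then $G\subset h$ and $\int_h\delta=\int\delta$. In both cases $\int_h\delta=0$. Let $\emptyset\neq A\neq C$. A point $x\in G\cap h$ is not in $P_{C\setminus A}$, so $\eta_A(x)>0$; let $x_A\in P_A$ have the barycentric coordinates $\beta_v(x)/\eta_A(x)$, $v\in A$. The segment $[x,x_A]$ lies in every face containing $x$, and it lies in $h$ because both endpoints do. Moving along these segments deformation retracts $\partial G\cap h$ onto $P_A\subset\partial G$, and $Y\cap h$ onto $Y\cap P_A=M\cap P_A$. Thus $\chi(\partial G\cap h)=1=\chi(G\cap h)$, and Lemma~\ref{lem:face}, applied twice, gives $\chi(Y\cap h)=\chi(M\cap P_A)=1+(-1)^k\rho(A)=\chi(X\cap h)$. So $\int_h\delta=0$.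

\emph{All half-spaces.} Take an adapted set of hyperplanes containing $\{\ell=0\}$, and $\varepsilon>0$ such that no $0$-cell and no vertex of $G$ has $0<\ell\le\varepsilon$. Let $\gamma\subset\{\ell>0\}$ be a bounded cell. Each vertex of $\bar\gamma$ has $\ell=0$ or $\ell>\varepsilon$, and not all have $\ell=0$. If none has $\ell=0$, then $\gamma$ misses $\{\ell\le\varepsilon\}$. Otherwise $\{\ell=\varepsilon\}$ splits $\gamma$, and the pieces $\gamma\cap\{\ell<\varepsilon\}$ and $\gamma\cap\{\ell=\varepsilon\}$ have dimensions differing by one and cancel. Hence $\int_{\{0<\ell\le\varepsilon\}}\delta=0$ and $\int_{\{\ell\le0\}}\delta=\int_{\{\ell\le\varepsilon\}}\delta=0$ by the previous case.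

\emph{Hyperplanes.} $\int_{\{\ell=0\}}\delta=\int_{\{\ell\le0\}}\delta+\int_{\{\ell\ge0\}}\delta-\int\delta=0$.

By Lemma~\ref{lem:inversion}, $\delta=0$, so $1_{M\cap\operatorname{relint}G}$ is constant on $\operatorname{relint}G$.
\end{proof}

\begin{proof}[End of the proof of Theorem~\ref{thm:tight}]
The formula for $b$ is Lemma~\ref{lem:homology}, parts (a) and (c) were proved in Section~\ref{sec:polytopes}, and the ``if'' part of (b) in Section~\ref{sec:prelim}. If equality holds in (a), then by Lemma~\ref{lem:union} the closed set $M$ is a union of closed faces of the simplex $P$. The face $P$ itself is not among them, because $\dim M=2k<d$. So $M$ is a subcomplex of the boundary complex of $P$.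
\end{proof}

\begin{thebibliography}{1}
\bibitem{book} Printed mathematics book in which the problem is posed as Conjecture~A; the result on simplicial polytopes is statement 4.5 there.
\end{thebibliography}
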